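\title{Invariant subspaces for tuples with a spherical dilation and dominating Taylor spectrum}

\begin{abstract}
Let $T$ be a commuting $n$-tuple of Hilbert space operators that has a spherical dilation. We prove, for every $n\ge1$, that $T$ has a non-trivial joint invariant subspace if its Taylor spectrum is dominating in the unit ball $\mathbb{B}\subset\mathbb{C}^n$. The spectrum is used only to show that the $H^\infty(\mathbb{B})$-functional calculus of $T$ is isometric, and this isometry suffices. The main step is a factorization theorem: for tuples of class $C_{\cdot0}$ or $C_{0\cdot}$ the calculus is isometric if and only if every functional in the closed span of the point evaluations has the form $f\mapsto\langle f(T)x,y\rangle$. Its proof splits each vector along a reducing subspace of the dilation, treats one part by an $L^1$ argument on the sphere, and treats the other by averaging over random unimodular coefficients.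
\end{abstract}

\section{The question and the results}\label{sec:intro}

Throughout, $H$ is a complex Hilbert space, $n\ge1$, $\mathbb{B}$ is the open unit ball of $\mathbb{C}^n$, $S=\partial\mathbb{B}$, and $T=(T_1,\dots,T_n)\in\mathcal{B}(H)^n$ is a commuting tuple. A \emph{joint invariant subspace} of $T$ is a closed subspace that is invariant under every $T_i$; it is \emph{non-trivial} if it differs from $\{0\}$ and $H$. We call $T$ \emph{transitive} if it has no non-trivial joint invariant subspace. We write $H^\infty(\mathbb{B})$ for the bounded analytic functions on $\mathbb{B}$, $\|f\|_M=\sup_M|f|$, and $\|f\|_\infty=\|f\|_{\mathbb{B}}$.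

\subsection*{Spherical dilations}
A \emph{spherical unitary} is a commuting tuple $U=(U_1,\dots,U_n)$ of normal operators with $\sum_iU_i^*U_i=I$. Such a tuple has a joint spectral measure $E$, and the last condition says that $E$ is concentrated on $S$. For a bounded Borel function $\varphi$ on $S$ we put $\varphi(U)=\int_S\varphi\,dE$; this is a $*$-homomorphism with $\|\varphi(U)\|\le\|\varphi\|_S$. The tuple $T$ \emph{has a spherical dilation} if there are a Hilbert space $K\supset H$ and a spherical unitary $U\in\mathcal{B}(K)^n$ with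
\[
p(T)=P_H\,p(U)|_H\qquad\text{for every polynomial } p \text{ in } n \text{ variables.}
\]
For $n=1$ this is a unitary dilation of a contraction. In general it gives $\|p(T)\|\le\|p\|_\infty$, and it gives more: each functional $p\mapsto\langle p(T)x,y\rangle$ is integration against the measure $\langle E(\cdot)x,y\rangle$ on $S$.

\subsection*{Two joint spectra}
The \emph{Harte spectrum} $\sigma^{\mathcal{H}}(T)$ is the set of $\lambda\in\mathbb{C}^n$ such that the column map $H\to H^n$, $x\mapsto((\lambda_i-T_i)x)_i$, is not bounded below, or the row map $H^n\to H$, $(x_i)_i\mapsto\sum_i(\lambda_i-T_i)x_i$, is not surjective. For the Taylor spectrum, let $\Lambda(\mathbb{C}^n)$ be the exterior algebra with generators $e_1,\dots,e_n$ and let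
\[
d_\lambda=\sum_{i=1}^n(\lambda_i-T_i)\otimes e_i\wedge\qquad\text{on } H\otimes\Lambda(\mathbb{C}^n).
\]
Then $d_\lambda^2=0$, and the resulting complex $0\to H\to H^n\to\cdots\to H^n\to H\to0$ is the \emph{Koszul complex} of $\lambda-T$. The \emph{Taylor spectrum} $\sigma(T)$ is the set of $\lambda$ for which it is not exact, that is, $\ker d_\lambda\ne\operatorname{ran}d_\lambda$. The first map of the complex is the column map and the last one is the row map up to signs. If the complex is exact, the first map is injective with closed range and the last one is onto; hence $\sigma^{\mathcal{H}}(T)\subset\sigma(T)$. For $n=1$ both sets are the usual spectrum.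

\subsection*{The question}
A set $\sigma\subset\mathbb{C}^n$ is \emph{dominating} in $\mathbb{B}$ if $\|F\|_{\mathbb{B}\cap\sigma}=\|F\|_\infty$ for all $F\in H^\infty(\mathbb{B})$. Only points inside the ball count, and they must approach the sphere: a shell $\{r<|z|<1\}$ is dominating by the maximum principle, whereas a set contained in a ball of radius $r<1$ is not (take $F=z_1$).

It is known that a tuple with a spherical dilation whose Harte spectrum is dominating in $\mathbb{B}$ has a non-trivial joint invariant subspace. The question is whether the Harte spectrum may be replaced by the larger Taylor spectrum: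

\begin{quote}
\emph{Does every commuting tuple $T\in\mathcal{B}(H)^n$ that has a spherical dilation and whose Taylor spectrum is dominating in $\mathbb{B}$ have a non-trivial joint invariant subspace?}
\end{quote}

For $n=1$ there is nothing to replace, and for $n=2$ the answer is known to be positive \cite{Didas}.

The difference between the two hypotheses is that a point $\lambda$ of the Harte spectrum comes with vectors. If the column map is not bounded below, there are unit vectors $x_k$ with $(\lambda_i-T_i)x_k\to0$ for all $i$; if the row map is not onto, its adjoint is not bounded below and there are unit vectors with $(\lambda_i-T_i)^*x_k\to0$. In both cases $\langle p(T)x_k,x_k\rangle\to p(\lambda)$ for every polynomial $p$, so evaluation at $\lambda$ is approximated by vector functionals of $T$. A point at which the Koszul complex fails to be exact only in the middle carries no such vectors.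

\begin{example}\label{ex:middle}
Let $\tau$ be normalized arc length on the unit circle, $V$ multiplication by $\zeta$ on $L^2(\tau)$, and $M=V|_{H^2}$ the shift on the Hardy space. On $H=H^2\otimes H^2$ let $T=2^{-1/2}(M\otimes I,\,I\otimes M^*)$. It has the spherical dilation $2^{-1/2}(V\otimes I,\,I\otimes V^*)$. Since $T_1$ is bounded below and $T_2$ is onto, $0\notin\sigma^{\mathcal{H}}(T)$. Up to sign, the Koszul complex at $0$ is $x\mapsto(T_1x,T_2x)$, $(x_1,x_2)\mapsto T_1x_2-T_2x_1$. The second map annihilates $(1\otimes1,0)$, which is not in the range of the first because $1\otimes1\perp\operatorname{ran}T_1$. So $0\in\sigma(T)$.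
\end{example}

On the other hand, a dominating spectrum of either kind should force $\|F(T)\|=\|F\|_\infty$ through a spectral inclusion $F(\lambda)\in\sigma(F(T))$. One is led to guess that the answer is positive, provided that enough vectors can be extracted from this norm identity alone. This is what we do.

\begin{theorem}\label{thm:taylor}
Let $n\ge1$. If $T\in\mathcal{B}(H)^n$ has a spherical dilation and $\sigma(T)$ is dominating in $\mathbb{B}$, then $T$ has a non-trivial joint invariant subspace.
\end{theorem}

\subsection*{The functional calculus and the stronger results}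
Let $A(\mathbb{B})$ be the ball algebra of continuous functions on $\overline{\mathbb{B}}$ that are analytic in $\mathbb{B}$. For a function $f$ on $\mathbb{B}$ and $0<r<1$ let $f_r(z)=f(rz)$ and $\tilde f(z)=\overline{f(\bar z)}$. Polynomials are dense in $A(\mathbb{B})$. So if $T$ has a spherical dilation $U$, then $f(T):=P_Hf(U)|_H$ is the norm limit of $p_k(T)$ whenever $\|p_k-f\|_\infty\to0$; it depends only on $T$, and $f\mapsto f(T)$ is a contractive unital homomorphism on $A(\mathbb{B})$.

A \emph{null sequence} is a bounded sequence $(f_j)$ in $A(\mathbb{B})$ with $f_j(z)\to0$ for all $z\in\mathbb{B}$; by Montel's theorem the convergence is locally uniform. We say that $T$ \emph{satisfies} (A) if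
\[
f_j(T)\to0\ \text{ in the weak operator topology (WOT) for every null sequence }(f_j).
\]
This excludes, for instance, $T=1$ on $H=\mathbb{C}$ with $n=1$, where $f_j=z^j$ is null and $f_j(T)=1$. Under (A) the calculus extends to $H^\infty(\mathbb{B})$: for $F\in H^\infty(\mathbb{B})$ and $r_j,s_j\to1$ the sequence $(F_{r_j}-F_{s_j})$ is null, so $\langle F_r(T)x,y\rangle$ is Cauchy as $r\to1$, and
\[
F(T):=\text{WOT-}\lim_{r\to1}F_r(T)
\]
exists, with $\|F(T)\|\le\|F\|_\infty$. For $F\in A(\mathbb{B})$ this is the operator defined before, since $F_r\to F$ uniformly. We say that $T$ \emph{satisfies} (Iso) if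
\[
\|F(T)\|=\|F\|_\infty\qquad\text{for all }F\in H^\infty(\mathbb{B}).
\]
Let $\{T\}''$ be the bicommutant of $T$, the algebra of operators that commute with every operator commuting with all $T_i$. Let $\sigma''(T)$ be the set of $\lambda\in\mathbb{C}^n$ for which $\sum_i(\lambda_i-T_i)B_i=I$ has no solution with $B_i\in\{T\}''$. It contains $\sigma(T)$ (Lemma~\ref{lem:koszul}), so Theorem~\ref{thm:taylor} is contained in part (a) of the next theorem.

\begin{theorem}\label{thm:iso}
Let $T$ have a spherical dilation. Then $T$ has a non-trivial joint invariant subspace if either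
\begin{itemize}
\item[(a)] $\sigma''(T)$ is dominating in $\mathbb{B}$, or
\item[(b)] $T$ satisfies \textup{(A)} and \textup{(Iso)}.
\end{itemize}
\end{theorem}

For $\lambda\in\mathbb{B}$ and $x,y\in H$ define functionals on $A(\mathbb{B})$ by
\[
\delta_\lambda(f)=f(\lambda),\qquad[x\otimes y](f)=\langle f(T)x,y\rangle ,
\]
and let $Y$ be the norm closed span of $\{\delta_\lambda:\lambda\in\mathbb{B}\}$ in $A(\mathbb{B})^*$. The map $(x,y)\mapsto[x\otimes y]$ is sesquilinear, and $\|[x\otimes y]\|\le\|x\|\|y\|$. We say that $T$ is \emph{of class $C_{\cdot0}$} if $f_j(T)^*\to0$ strongly for all null sequences $(f_j)$, and \emph{of class $C_{0\cdot}$} if $T^*=(T_1^*,\dots,T_n^*)$ is of class $C_{\cdot0}$. Here $T^*$ has the spherical dilation $U^*$ and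
\begin{equation}\label{eq:adjoint}
f(T^*)=\tilde f(T)^*\qquad(f\in A(\mathbb{B})),
\end{equation}
as one sees first for polynomials. Since $f\mapsto\tilde f$ is isometric and preserves null sequences, $T$ is of class $C_{0\cdot}$ exactly when $f_j(T)\to0$ strongly for all null sequences; moreover $T^*$ satisfies (A) if $T$ does, \eqref{eq:adjoint} then holds for $f\in H^\infty(\mathbb{B})$, and $T^*$ satisfies (Iso) if $T$ does.

\begin{theorem}\label{thm:equiv}
There is a constant $C_n$, depending only on $n$, with the following property. Let $H$ be separable, and let $T$ have a spherical dilation, satisfy \textup{(A)}, and be of class $C_{\cdot0}$ or $C_{0\cdot}$. Then the following are equivalent: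
\begin{itemize}
\item[(i)] $T$ satisfies \textup{(Iso)};
\item[(ii)] for every $\lambda\in\mathbb{B}$ there are $x,y\in H$ with $\langle F(T)x,y\rangle=F(\lambda)$ for all $F\in H^\infty(\mathbb{B})$;
\item[(iii)] every $L\in Y$ has the form $L=[x\otimes y]$ with $\|x\|,\|y\|\le C_n\|L\|^{1/2}$.
\end{itemize}
\end{theorem}

Section~\ref{sec:models} shows the method on two operators in one variable. Section~\ref{sec:function} collects the function theory. Sections~\ref{sec:calculus} and~\ref{sec:unitary} show that a transitive tuple as in Theorem~\ref{thm:iso} satisfies (A) and (Iso) and is of class $C_{\cdot0}$ or $C_{0\cdot}$. Section~\ref{sec:factor} proves the factorization, and Section~\ref{sec:proofs} assembles the theorems.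

\section{The method in one variable}\label{sec:models}

A single factorization produces the invariant subspace.

\begin{lemma}\label{lem:subspace}
Let $\dim H\ge2$ and suppose that $x,y\in H$ satisfy $\langle p(T)x,y\rangle=p(0)$ for all polynomials $p$. Then $T$ has a non-trivial joint invariant subspace.
\end{lemma}

\begin{proof}
The closed span $\mathcal{M}$ of the vectors $T_ip(T)x$ is invariant, and $\mathcal{M}\perp y$ because $(z_ip)(0)=0$. From $\langle x,y\rangle=1$ we get $x,y\ne0$, so $\mathcal{M}\ne H$. If $\mathcal{M}\ne\{0\}$, it is the required subspace. If $\mathcal{M}=\{0\}$, then $T_ix=0$ for all $i$, and $\mathbb{C}x$ is one.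
\end{proof}

So we want to solve $[x\otimes y]=L$, and we do it by successive approximation. Suppose that $L'=L-[x\otimes y]$ has norm $s$. We look for corrections $x',y'$ of norm at most $C\sqrt s$ such that
\[
L-[(x+x')\otimes(y+y')]=L'-[x'\otimes y']-[x'\otimes y]-[x\otimes y']
\]
has norm at most $\kappa s$, with $C$ and $\kappa<1$ fixed. Then the corrections are summable and the iteration converges. Two examples with $n=1$ show two different ways to make this step.

\subsection*{A diagonal operator}
Let $Te_k=\lambda_ke_k$ for an orthonormal basis $(e_k)$, where $\{\lambda_k\}$ is a dominating subset of the disk. (A unitary dilation is $\bigoplus_k M_\zeta$ on $\bigoplus_kL^2(P_k)$, with $P_k$ the Poisson measure of $\lambda_k$ and $e_k$ the constant $1$ in the $k$-th summand.) Here $[x\otimes y]=\sum_kx_k\bar y_k\delta_{\lambda_k}$, condition (A) holds, and $\|F(T)\|=\sup_k|F(\lambda_k)|=\|F\|_\infty$. A separation argument (Lemma~\ref{lem:hull}) approximates $L'\in Y$ by a sum $\sum c_k\delta_{\lambda_k}$ with $\sum|c_k|\le s$ that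 involves only indices $k>k_0$, for any prescribed $k_0$. With $c_k=\alpha_k|c_k|$, $|\alpha_k|=1$, put
\[
x'=\sum\alpha_k|c_k|^{1/2}e_k,\qquad y'=\sum|c_k|^{1/2}e_k .
\]
Then $\|x'\|,\|y'\|\le\sqrt s$ and $[x'\otimes y']=\sum c_k\delta_{\lambda_k}$, while $\|[x'\otimes y]\|\le\sqrt s\,(\sum_{k>k_0}|y_k|^2)^{1/2}$ and the symmetric bound for $[x\otimes y']$ are small when $k_0$ is large. Two features were used: \emph{orthogonality}, $[e_k\otimes e_l]=0$ for $k\ne l$, and \emph{two-sided vanishing} of the cross terms.

\subsection*{The shift}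
Let $T=M$ on $H^2\subset L^2(\tau)$ as in Example~\ref{ex:middle}, with dilation $V$. Now $[x\otimes y]=L_{x\bar y}$, where $L_h(f)=\int fh\,d\tau$. Vanishing holds in the first slot only: $\|[z^kg\otimes y]\|\le\|g\|\|M^{*k}y\|\to0$, but $[1\otimes z^k](f)$ is the $k$-th Taylor coefficient of $f$, a functional of norm $1$. In exchange, the second slot is free: for $v\in L^2(\tau)$ and the projection $P$ onto $H^2$ we have $[x\otimes Pv]=L_{x\bar v}$, because $fx\in H^2$.

Suppose that $L'=L_h$ with $|h|=\varphi^2$, $\varphi>0$ continuous, and let now $s=\|h\|_1$. Let $g$ be the outer function with $|g|=\varphi$ a.e., and $b=z^kg$. Since $|x+b|^2+|x-b|^2\ge2|b|^2$, at almost every point $|x+b|\ge\varphi$ or $|x-b|\ge\varphi$. So for one choice $x''=\pm b$ the set $\omega'=\{|x+x''|\ge\varphi\}$ satisfies $\int_{\omega'}|h|\,d\tau\ge s/2$. Define $v$ by $\bar v=h\chi_{\omega'}/(x+x'')$. Then $\|x''\|^2=s$, $\|v\|^2\le\int|h|^2/\varphi^2d\tau=s$, and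
\[
L-[(x+x'')\otimes(y+Pv)]=L_{h-h\chi_{\omega'}}-[x''\otimes y]
\]
has norm at most $s/2+o(1)$ as $k\to\infty$. The cross term $[x\otimes Pv]$ is not small; it has been absorbed by dividing by $x+x''$ instead of $x''$.

\subsection*{The general case}
A tuple of class $C_{\cdot0}$ is a mixture of these two. In Section~\ref{sec:unitary} we find a reducing subspace $R$ of the dilation $U$, and the compression $X=P_R|_H$, such that the vectors $X^*v$ $(v\in R)$ are free in the second slot, as for the shift, while the vectors $y-X^*Xy$ satisfy the vanishing condition in the second slot, as for the diagonal operator. The outer function is replaced by sums of peaking functions (Lemma~\ref{lem:peak}).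

What remains is orthogonality. Condition (Iso) approximates $L'$ by sums $\sum c_i[x_i\otimes x_i]$, with no information on $[x_i\otimes x_j]$ for $i\ne j$. Take two vectors, put $a_i=|c_i|^{1/2}x_i$, and for $|t|=1$ let $x'=t\alpha_1a_1+\alpha_2a_2$, $y'=ta_1+a_2$. Then
\[
[x'\otimes y']=c_1[x_1\otimes x_1]+c_2[x_2\otimes x_2]+t\alpha_1[a_1\otimes a_2]+\bar t\alpha_2[a_2\otimes a_1].
\]
The unwanted terms are not small, but they have mean zero in $t$, and the dilation lets us measure them pointwise on $S$. If the $a_i$ are functions, as for the shift, the target has density $\mathsf{H}=\alpha_1|a_1|^2+\alpha_2|a_2|^2$, and the density of the error made by $[\frac12x'\otimes y']$ is $\frac12\mathsf{H}-\frac12(t\alpha_1a_1\bar a_2+\bar t\alpha_2a_2\bar a_1)$. Its mean square in $t$ is $\frac14|\mathsf{H}|^2+\frac12|a_1|^2|a_2|^2\le\frac12(|a_1|^2+|a_2|^2)^2$. So for some $t$ the error has $L^1$-norm at most $(|c_1|+|c_2|)/\sqrt2$. We do not approximate well, but we gain a fixed factor, and the iteration needs nothing more. Lemma~\ref{lem:random}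 shows that the factor is the same for any number of vectors.

\section{Function theory in the ball}\label{sec:function}

Let $\tau$ be normalized surface measure on $S$, and let $M_0$ be the set of Borel probability measures $\rho$ on $S$ with $\int f\,d\rho=f(0)$ for $f\in A(\mathbb{B})$. A Borel set is \emph{totally null} if it is null for every $\rho\in M_0$. For $n=1$, $M_0=\{\tau\}$ (compare Fourier coefficients). For $n\ge2$, $M_0$ also contains measures singular to $\tau$, such as arc length on a circle $\{e^{i\theta}\zeta\}$, and $M_0$ as a whole takes over the role of Lebesgue measure. We use the following facts from Rudin's book \cite{Rudin}; for $n=1$ they are classical.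

\begin{itemize}
\item[(R1)] Cauchy formula: $f(z)=\int_Sf(\zeta)(1-\langle z,\zeta\rangle)^{-n}d\tau(\zeta)$ for $f\in A(\mathbb{B})$, $z\in\mathbb{B}$. Moreover, $\sup_{z\in\mathbb{B}}\int_S|1-\langle z,\zeta\rangle|^{-n+\epsilon}d\tau(\zeta)<\infty$ for $\epsilon>0$ \cite[Prop.~1.4.10]{Rudin}; by Fatou's lemma this holds with the supremum over $\overline{\mathbb{B}}$.
\item[(R2)] Glicksberg--K\"onig--Seever theorem \cite[Thm.~9.4.4]{Rudin}: every finite Borel measure on $S$ is $\mu=\mu_a+\mu_s$, where $\mu_a\ll\rho$ for some $\rho\in M_0$ and $\mu_s$ is concentrated on a totally null $F_\sigma$ set.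
\item[(R3)] \cite[Thm.~10.1.2]{Rudin}: if $F\subset S$ is compact and totally null, then for each $0\ne\varphi\in C(F)$ there is $f\in A(\mathbb{B})$ with $f|_F=\varphi$ and $|f|<\|\varphi\|_F$ on $\overline{\mathbb{B}}\setminus F$.
\end{itemize}

A complex measure $\nu$ on $S$ is \emph{Henkin} if $\int f_j\,d\nu\to0$ for all null sequences $(f_j)$. Each $\rho\in M_0$ is Henkin, since $\int f_j\,d\rho=f_j(0)$. By $\mathcal{P}$ we denote the polynomials in $z_1,\bar z_1,\dots,z_n,\bar z_n$; they are dense in $C(S)$ by the Stone--Weierstrass theorem.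

\subsection*{Null sequences are almost a module over smooth functions}
The product of $f\in A(\mathbb{B})$ with $\bar z_i$ is not analytic, but along a null sequence the defect disappears. For $n=1$ this is visible at once: on the circle, $\bar zf_j-(f_j-f_j(0))/z=f_j(0)\bar z\to0$.

\begin{lemma}\label{lem:smooth}
Let $\psi$ be $C^1$ in a neighborhood of $\overline{\mathbb{B}}$. For $f\in A(\mathbb{B})$ let $g(z)=\int_S\psi(\zeta)f(\zeta)(1-\langle z,\zeta\rangle)^{-n}d\tau(\zeta)$, $z\in\mathbb{B}$.
\begin{itemize}
\item[(a)] $g$ extends to an element of $A(\mathbb{B})$, and $\|g\|_\infty\le C_\psi\|f\|_\infty$.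
\item[(b)] If $(f_j)$ is null and $g_j$ corresponds to $f_j$, then $\|\psi f_j-g_j\|_{\overline{\mathbb{B}}}\to0$ and $(g_j)$ is null.
\end{itemize}
\end{lemma}

\begin{proof}
By the Cauchy formula, $\psi f-g=u$ on $\mathbb{B}$, where
\[
u(z)=\int_Sk(z,\zeta)f(\zeta)\,d\tau(\zeta),\qquad k(z,\zeta)=\frac{\psi(z)-\psi(\zeta)}{(1-\langle z,\zeta\rangle)^n}.
\]
The numerator removes half an order of the singularity: for $z\in\overline{\mathbb{B}}$ and $\zeta\in S$ we have $|z-\zeta|^2\le2(1-\operatorname{Re}\langle z,\zeta\rangle)\le2|1-\langle z,\zeta\rangle|$, and $\psi$ is Lipschitz on $\overline{\mathbb{B}}$, so $|k|\le C|1-\langle z,\zeta\rangle|^{1/2-n}$. By (R1), $u$ is defined on $\overline{\mathbb{B}}$ and $|u|\le C'\|f\|_\infty$. Let $\chi_\epsilon:[0,\infty)\to[0,1]$ be continuous, $0$ on $[0,\epsilon/2]$ and $1$ on $[\epsilon,\infty)$, and define $u_\epsilon$ like $u$ with the kernel $k_\epsilon=\chi_\epsilon(|1-\langle z,\zeta\rangle|)k$, which is continuous on $\overline{\mathbb{B}}\times S$. Where $k\ne k_\epsilon$ we have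 $|1-\langle z,\zeta\rangle|<\epsilon$, hence $|k-k_\epsilon|\le C\epsilon^{1/4}|1-\langle z,\zeta\rangle|^{1/4-n}$, and (R1) gives
\begin{equation}\label{eq:trunc}
\|u-u_\epsilon\|_{\overline{\mathbb{B}}}\le C''\epsilon^{1/4}\|f\|_\infty .
\end{equation}
So $u$ is continuous on $\overline{\mathbb{B}}$, and $g=\psi f-u$ is continuous on $\overline{\mathbb{B}}$ and analytic in $\mathbb{B}$. This proves (a).

Let $(f_j)$ be null. We claim that $f_j\to0$ weakly in $L^2(\tau)$. The monomials $\zeta^\alpha$ are orthogonal in $L^2(\tau)$, because $\tau$ is invariant under rotation of each coordinate; so $\langle f_j,\zeta^\alpha\rangle$ is $\|\zeta^\alpha\|^2$ times a Taylor coefficient of $f_j$, and it tends to $0$ by locally uniform convergence. As $(f_j)$ is a bounded sequence in the closed span of the monomials, the claim follows. The set $\{k_\epsilon(z,\cdot):z\in\overline{\mathbb{B}}\}$ is compact in $L^2(\tau)$, and a weakly null sequence tends to $0$ uniformly on compact sets; hence $u_{j,\epsilon}\to0$ uniformly for each $\epsilon$.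 By \eqref{eq:trunc}, $u_j\to0$ uniformly. Then $g_j=\psi f_j-u_j$ is bounded and tends to $0$ on $\mathbb{B}$.
\end{proof}

\begin{lemma}\label{lem:henkin}
If $\nu$ is Henkin and $h\in L^1(|\nu|)$, then $h\nu$ is Henkin.
\end{lemma}

\begin{proof}
Let $(f_j)$ be null. For $\psi\in\mathcal{P}$ and $(g_j)$ as in Lemma~\ref{lem:smooth}, $\int f_j\psi\,d\nu=\int g_j\,d\nu+o(1)\to0$. Since $\mathcal{P}$ is dense in $L^1(|\nu|)$ and $|\int f_j(h-\psi)d\nu|\le\sup_j\|f_j\|_\infty\,\|h-\psi\|_{L^1(|\nu|)}$, the claim follows.
\end{proof}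

\subsection*{Division at a point} The spectral inclusion for $F(T)$ rests on the following lemma.

\begin{lemma}\label{lem:gleason}
Let $\lambda\in\mathbb{B}$. Every $F\in H^\infty(\mathbb{B})$ can be written as $F-F(\lambda)=\sum_i(z_i-\lambda_i)G_i$ with $G_i\in H^\infty(\mathbb{B})$.
\end{lemma}

\begin{proof}
Let first $f\in A(\mathbb{B})$. In the identity $a^{-n}-b^{-n}=(b-a)\sum_{k=1}^na^{-k}b^{-(n+1-k)}$ take $a=1-\langle z,\zeta\rangle$ and $b=1-\langle\lambda,\zeta\rangle$, so that $b-a=\sum_i(z_i-\lambda_i)\bar\zeta_i$. The Cauchy formula gives $f-f(\lambda)=\sum_i(z_i-\lambda_i)g_i$ with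
\[
g_i(z)=\sum_{k=1}^n\int_S\frac{f(\zeta)\,\bar\zeta_i}{(1-\langle z,\zeta\rangle)^k(1-\langle\lambda,\zeta\rangle)^{n+1-k}}\,d\tau(\zeta),
\]
analytic in $\mathbb{B}$. Since $|1-\langle\lambda,\zeta\rangle|\ge1-|\lambda|$, the terms with $k\le n-1$ are bounded by $C_\lambda\|f\|_\infty$ by (R1) with $\epsilon=n-k$. The term $k=n$ is the function $g$ of Lemma~\ref{lem:smooth}(a) for $\psi(\zeta)=\bar\zeta_i(1-\langle\lambda,\zeta\rangle)^{-1}$, so it obeys the same kind of bound. Apply this to $f=F_r$. The functions $g_i$ obtained are bounded independently of $r$, and by Montel's theorem they converge along a sequence $r\to1$ to functions $G_i\in H^\infty(\mathbb{B})$ with the required property.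
\end{proof}

\subsection*{Null sequences with prescribed size}
In Section~\ref{sec:models} the functions $z^kg$ had modulus exactly $\varphi$ on the circle and tended to $0$ inside. The argument needs less: modulus at most $\varphi$ everywhere, and comparable to $\varphi$ on a fixed proportion of a given measure. Such functions are sums of narrow peaks placed so far apart that they hardly interfere, on a family of points chosen to catch enough mass.

\begin{lemma}\label{lem:peak}
There is an integer $N\ge4$, depending only on $n$, such that for every $0<\varphi\in C(S)$ and every finite positive Borel measure $\nu$ on $S$ there are a null sequence $(f_j)$ and Borel sets $\omega_j\subset S$ with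
\[
|f_j|\le\varphi\ \text{ on }S,\qquad|f_j|\ge\varphi/20\ \text{ on }\omega_j,\qquad\nu(\omega_j)\ge\nu(S)/N .
\]
\end{lemma}

\begin{proof}
We use one counting fact: a subset of $\mathbb{R}^{2n}$ with mutual distances $\ge s$ has at most $(2t+1)^{2n}$ points in a ball of radius $ts$, because the balls of radius $s/2$ around these points are disjoint and lie in a ball of radius $(t+\frac12)s$. Fix an integer $A\ge2$, depending only on $n$, with $\sum_{t\ge1}(t+2)^{2n}e^{-t^2A^2/8}\le\frac1{32}$, and put $N=(2A+1)^{2n}$.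

For an integer $m$ let $\delta=m^{-1/2}$ and, for $\zeta\in S$, $h_\zeta(z)=\exp(-m(1-\langle z,\zeta\rangle))$. For $z\in S$, $|h_\zeta(z)|=e^{-m|z-\zeta|^2/2}$: a peak of height $1$ and width $\delta$. Let $\Gamma\subset S$ be a maximal set with mutual distances $\ge\delta$. It has at most $(2\sqrt m+1)^{2n}$ points, and the open balls $B(\zeta,\delta)$, $\zeta\in\Gamma$, cover $S$. Each $\zeta\in\Gamma$ has at most $N-1$ other points of $\Gamma$ within distance $A\delta$, so greedy coloring splits $\Gamma$ into $N$ families with mutual distances $\ge A\delta$. For one family $\Gamma'$ the set $\omega=S\cap\bigcup_{\zeta\in\Gamma'}B(\zeta,\delta)$ has $\nu(\omega)\ge\nu(S)/N$. Put $f=\frac13\sum_{\zeta\in\Gamma'}\varphi(\zeta)h_\zeta$.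

Choose $\eta>0$ with $\frac12\varphi(z)\le\varphi(\zeta)\le2\varphi(z)$ for $|z-\zeta|\le\eta$, and let $m$ be so large that $\delta<\eta$ and $\|\varphi\|_S(2\sqrt m+1)^{2n}e^{-m\eta^2/2}\le\frac1{16}\min\varphi$. Fix $z\in S$ and split $\sum_{\Gamma'}\varphi(\zeta)|h_\zeta(z)|$ into three parts. The points with $|z-\zeta|>\eta$ contribute at most $\frac1{16}\varphi(z)$, by the choice of $m$. Among the others, at most one point $\zeta_0$ has $|z-\zeta_0|<A\delta/2$; it contributes at most $2\varphi(z)$. For $t\ge1$, at most $(t+2)^{2n}$ points satisfy $tA\delta/2\le|z-\zeta|<(t+1)A\delta/2$, and for them $|h_\zeta(z)|\le e^{-t^2A^2/8}$; all these shells contribute at most $2\varphi(z)\cdot\frac1{32}$. Hence $3|f(z)|\le(2+\frac18)\varphi(z)$, so $|f|\le\varphi$ on $S$. If $z\in\omega$, there is $\zeta_0\in\Gamma'$ with $|z-\zeta_0|<\delta\le A\delta/2$; then $\varphi(\zeta_0)|h_{\zeta_0}(z)|\ge\frac12e^{-1/2}\varphi(z)\ge\frac3{10}\varphi(z)$ and $3|f(z)|\ge(\frac3{10}-\frac18)\varphi(z)\ge\frac3{20}\varphi(z)$.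

Letting $m$ run through all large integers gives $(f_j)$ and $(\omega_j)$. The sequence is bounded by $\|\varphi\|_S$, and for $|z|\le r<1$ we have $|f(z)|\le\|\varphi\|_S(2\sqrt m+1)^{2n}e^{-m(1-r)}\to0$.
\end{proof}

\section{The $H^\infty(\mathbb{B})$-functional calculus}\label{sec:calculus}

Let $H$ be separable and let $T$ have a spherical dilation $U$ on $K$. Replacing $K$ by the closed span of the vectors $\psi(U)h$ $(\psi\in\mathcal{P},\,h\in H)$, we may assume that the dilation is \emph{minimal}: no proper reducing subspace of $U$ contains $H$. Then $K$ is separable, and for an orthonormal basis $(k_l)$ of $K$ the finite measure $\mu=\sum_l2^{-l}\langle E(\cdot)k_l,k_l\rangle$ has the same null sets as $E$.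

\subsection*{The spectral measure is Henkin}
To extend the calculus of a transitive tuple to $H^\infty(\mathbb{B})$ we must exclude spectral mass on totally null sets. On such a set, (R3) makes every continuous function analytic, and $T$ behaves like a normal tuple.

\begin{proposition}\label{prop:henkin}
Suppose that $T$ satisfies \textup{(A)}, or that $T$ is transitive and $\dim H\ge2$. Then $h\mu$ is Henkin for every $h\in L^1(\mu)$, and $T$ satisfies \textup{(A)}.
\end{proposition}

\begin{proof}
Let $F\subset S$ be compact, non-empty and totally null, and let $Q=P_HE(F)|_H\ge0$. We show that $Q=0$. By (R3) there is $g\in A(\mathbb{B})$ with $g=1$ on $F$ and $|g|<1$ on $\overline{\mathbb{B}}\setminus F$. Then $g^k\to\chi_F$ boundedly on $S$, so $g^k(U)\to E(F)$ and $g^k(T)\to Q$ strongly. If (A) holds, $Q=0$ because $(g^k)$ is null.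

Let $T$ be transitive with $\dim H\ge2$. In $g^k(T)g^l(T)=g^{k+l}(T)$ let $l\to\infty$ and then $k\to\infty$; this gives $Q^2=Q$. So $Q$ is an orthogonal projection that commutes with $T$, and $Q\in\{0,I\}$. Suppose that $Q=I$. Then $\|E(F)h\|^2=\langle Qh,h\rangle=\|h\|^2$, so $H\subset E(F)K$. For $\varphi\in C(F)$ let $\pi(\varphi)=P_H\int_F\varphi\,dE|_H$. By (R3), $\varphi=f|_F$ for some $f\in A(\mathbb{B})$, and $\pi(\varphi)=P_Hf(U)E(F)|_H=f(T)$. Hence $\pi$ is multiplicative; also $\pi(\bar\varphi)=\pi(\varphi)^*$. So $T_i=\pi(z_i)$ and $T_i^*=\pi(\bar z_i)$ lie in a commutative algebra: each $T_i$ is normal, and its spectral projections commute with all $T_j$. By transitivity these projections are $0$ or $I$, so each $T_i$ is a scalar. Then every line in $H$ is invariant, which is impossible for $\dim H\ge2$. Thus $Q=0$.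

In both cases $\|E(F)h\|^2=\langle Qh,h\rangle=0$ for $h\in H$. Write $\mu=\mu_a+\mu_s$ as in (R2), with $\mu_s$ concentrated on a totally null set $S_s$ that is a countable union of compact sets. Then $E(S_s)H=0$, so $E(S\setminus S_s)K$ is a reducing subspace containing $H$. By minimality $E(S_s)=0$, that is, $\mu(S_s)=0$. For Borel $\omega$, $\mu_s(\omega)=\mu(\omega\cap S_s)-\mu_a(\omega\cap S_s)=0$. So $\mu\ll\rho$ for some $\rho\in M_0$, and $h\mu$ is Henkin by Lemma~\ref{lem:henkin}. Finally, $\langle f_j(T)x,y\rangle=\int f_j\,d\langle E(\cdot)x,y\rangle$ with $\langle E(\cdot)x,y\rangle\ll\mu$, which gives (A).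
\end{proof}

\emph{From here to the end of Section~\ref{sec:factor}, $H$ is separable, $T$ has the minimal spherical dilation $U$, and $T$ satisfies \textup{(A)}.}

\subsection*{Densities}
For $x,y\in K$ let $D(x,y)\in L^1(\mu)$ be the density of $\langle E(\cdot)x,y\rangle$ with respect to $\mu$. If $U$ is multiplication by the coordinates on a space of vector-valued $L^2(\mu)$-functions, then $D(x,y)(\zeta)=\langle x(\zeta),y(\zeta)\rangle$; in general $D$ behaves like this pointwise inner product. It is sesquilinear, and for bounded Borel $\varphi,\psi$,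
\begin{equation}\label{eq:density}
\int\varphi D(x,y)\,d\mu=\langle\varphi(U)x,y\rangle,\qquad D(\varphi(U)x,\psi(U)y)=\varphi\bar\psi\,D(x,y).
\end{equation}
In particular $D(x,x)\ge0$ and $\|D(x,x)\|_1=\|x\|^2$. For $x_1,\dots,x_m\in K$ the matrix $(D(x_i,x_j))_{i,j}$ is positive semidefinite a.e., since $\sum t_i\bar t_jD(x_i,x_j)=D(\sum t_ix_i,\sum t_ix_i)\ge0$ a.e.\ simultaneously for all $t_i$ with rational real and imaginary parts. For $h\in L^1(\mu)$ put
\[
L_h(f)=\int fh\,d\mu\quad(f\in A(\mathbb{B})),\qquad\text{so that }\|L_h\|\le\|h\|_1\ \text{ and }\ [x\otimes y]=L_{D(x,y)}\ \ (x,y\in H).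
\]

\subsection*{Multiplicativity and the spectrum}

\begin{lemma}\label{lem:mult}
The map $F\mapsto F(T)$ is a homomorphism of $H^\infty(\mathbb{B})$ into $\{T\}''$.
\end{lemma}

\begin{proof}
Each $F_r(T)$ is a norm limit of polynomials in $T$, and $\{T\}''$ is WOT-closed, so $F(T)\in\{T\}''$. Linearity is immediate. Multiplication is only separately WOT-continuous, so we let the second factor converge faster than the first. Fix $F,G\in H^\infty(\mathbb{B})$, $x,y\in H$ and $r_j\to1$. Choose $s_j>1-1/j$ with $|\langle(G_{s_j}(T)-G(T))x,F_{r_j}(T)^*y\rangle|<1/j$. Then $\langle(F_{r_j}G_{s_j})(T)x,y\rangle$ has the same limit as $\langle F_{r_j}(T)G(T)x,y\rangle$, namely $\langle F(T)G(T)x,y\rangle$. On the other hand $F_{r_j}G_{s_j}-(FG)_{r_j}=F_{r_j}(G_{s_j}-G_{r_j})$ is a null sequence, so by (A) the limit is also $\langle(FG)(T)x,y\rangle$.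
\end{proof}

The next two lemmas are the only places where a joint spectrum enters. The first one holds for every commuting tuple.

\begin{lemma}\label{lem:koszul}
$\sigma(T)\subset\sigma''(T)$.
\end{lemma}

\begin{proof}
Let $\iota_i$ be the adjoint of $e_i\wedge$ on $\Lambda(\mathbb{C}^n)$, for the inner product in which the products $e_{i_1}\wedge\cdots\wedge e_{i_k}$, $i_1<\dots<i_k$, are orthonormal. The relations $(e_j\wedge)\iota_i+\iota_i(e_j\wedge)=\delta_{ij}$ give $d_\lambda\iota_i+\iota_id_\lambda=\lambda_i-T_i$. Let $\sum_i(\lambda_i-T_i)B_i=I$ with $B_i\in\{T\}''$. The $B_i$ commute with all $T_j$, because $T_j\in\{T\}'$, and hence with $d_\lambda$. So $s=\sum_iB_i\otimes\iota_i$ satisfies $d_\lambda s+sd_\lambda=\sum_iB_i(\lambda_i-T_i)=I$, and $d_\lambda\xi=0$ implies $\xi=d_\lambda s\xi$.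
\end{proof}

\begin{lemma}\label{lem:spectrum}
If $\sigma''(T)$ is dominating in $\mathbb{B}$, then $T$ satisfies \textup{(Iso)}.
\end{lemma}

\begin{proof}
Let $\lambda\in\sigma''(T)\cap\mathbb{B}$ and $F\in H^\infty(\mathbb{B})$. By Lemmas~\ref{lem:gleason} and~\ref{lem:mult}, $F(T)-F(\lambda)=\sum_i(T_i-\lambda_i)G_i(T)$ with $G_i(T)\in\{T\}''$. If $W=F(T)-F(\lambda)$ were invertible, $W^{-1}$ would commute with everything that commutes with $W$, so $W^{-1}\in\{T\}''$, and $B_i=-G_i(T)W^{-1}$ would show $\lambda\notin\sigma''(T)$. Thus $F(\lambda)\in\sigma(F(T))$ and $|F(\lambda)|\le\|F(T)\|$. Taking the supremum over $\lambda$ gives $\|F\|_\infty\le\|F(T)\|$.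
\end{proof}

\subsection*{The space $Y$ and its dual}
The separation argument in Section~\ref{sec:factor} takes place in $Y$. It needs two facts: the functionals $[x\otimes y]$ lie in $Y$, and every continuous functional on $Y$ is given by a bounded analytic function. For $L\in A(\mathbb{B})^*$ let $L^r(f)=L(f_r)$, so $\|L^r\|\le\|L\|$ and $\delta_\lambda^r=\delta_{r\lambda}$.

\begin{lemma}\label{lem:Y}
\begin{itemize}
\item[(a)] If $L\in Y$, then $L^r\in Y$ and $\|L^r-L\|\to0$ as $r\to1$.
\item[(b)] $L_h\in Y$ for $h\in L^1(\mu)$. In particular $[x\otimes y]\in Y$ for $x,y\in H$.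
\item[(c)] For $\Phi\in Y^*$ the function $F(\lambda)=\Phi(\delta_\lambda)$ is in $H^\infty(\mathbb{B})$, and for $L\in Y$, $x,y\in H$,
\[
|\Phi(L)|\le\|F\|_\infty\|L\|,\qquad\Phi([x\otimes y])=\langle F(T)x,y\rangle .
\]
\end{itemize}
\end{lemma}

\begin{proof}
Let $f=\sum_kf_k$ be the homogeneous expansion of $f\in A(\mathbb{B})$. From $f_k(z)=\frac1{2\pi}\int_0^{2\pi}f(e^{i\theta}z)e^{-ik\theta}d\theta$ we get $\|f_k\|_\infty\le\|f\|_\infty$ and $|f_k(\lambda)|\le|\lambda|^k\|f\|_\infty$. So the functionals $\delta_\lambda^{(k)}(f)=f_k(\lambda)$ have norm at most $|\lambda|^k$, they are polynomials in $\lambda$ with coefficients in $A(\mathbb{B})^*$, and $\delta_\lambda=\sum_k\delta^{(k)}_\lambda$ in norm, locally uniformly in $\mathbb{B}$. In particular $\lambda\mapsto\delta_\lambda$ is norm continuous.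

(a) Both claims hold for $L=\delta_\lambda$ and extend to $Y$ because the maps $L\mapsto L^r$ are linear contractions.

(b) We have $L_h^r(f)=\int\delta_{r\zeta}(f)h(\zeta)\,d\mu(\zeta)$. Since $\zeta\mapsto\delta_{r\zeta}$ is uniformly continuous on $S$, $L_h^r$ is the norm limit of sums $\sum_i(\int_{\omega_i}h\,d\mu)\,\delta_{r\zeta_i}$ over fine Borel partitions with $\zeta_i\in\omega_i$; so $L_h^r\in Y$. If $\|L_h^r-L_h\|\not\to0$, there are $r_j\to1$, $\epsilon>0$ and $f_j$ in the unit ball of $A(\mathbb{B})$ with $|\int((f_j)_{r_j}-f_j)h\,d\mu|\ge\epsilon$. Along a subsequence $f_j$ converges locally uniformly in $\mathbb{B}$, $(f_j)_{r_j}$ has the same limit, and $(f_j)_{r_j}-f_j$ is null. This contradicts Proposition~\ref{prop:henkin}.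

(c) Extend $\Phi$ to $A(\mathbb{B})^*$ by the Hahn--Banach theorem. Then $F(\lambda)=\sum_k\Phi(\delta^{(k)}_\lambda)$ is a locally uniform limit of polynomials, and $|F|\le\|\Phi\|$. The identity $\Phi(L^r)=L(F_r)$ holds for $L=\delta_\lambda$, and both sides are linear and continuous in $L$, so it holds on $Y$. By (a), $\Phi(L)=\lim_{r\to1}L(F_r)$, which gives both assertions.
\end{proof}

\section{The part of the dilation seen along null sequences}\label{sec:unitary}

We now construct the subspace $R$ announced in Section~\ref{sec:models}. It measures how far $f_j(T)h$ is from tending to $0$. Let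
\[
K_-=\overline{\operatorname{span}}\{g(U)^*h:g\in A(\mathbb{B}),\,h\in H\},\qquad R=\{k\in K_-:\varphi(U)k\in K_-\ \text{for all }\varphi\in C(S)\}.
\]
The space $K_-$ contains $H$ and is invariant under $g(U)^*$ for $g\in A(\mathbb{B})$. The space $R$ is closed and invariant under all $\varphi(U)$, $\varphi\in C(S)$; it is the largest reducing subspace of $U$ in $K_-$, and by density it suffices to test the condition for $\varphi\in\mathcal{P}$. The projection $P_R$ commutes with $\varphi(U)$ for all bounded Borel $\varphi$. Put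
\[
X=P_R|_H:H\to R,\qquad x^\perp=x-Xx\quad(x\in H).
\]
For the shift, $K_-=R=L^2(\tau)$ and $X$ is the inclusion. For the diagonal operator, part (b) of the next lemma gives $\|Xh\|=\|U^jXh\|=\|XT^jh\|\to0$, so $R=0$ by part (c).

\begin{lemma}\label{lem:X}
Let $f\in A(\mathbb{B})$, $h,x,y\in H$ and $v\in R$.
\begin{itemize}
\item[(a)] $P_{K_-}f(U)h=f(T)h$.
\item[(b)] $Xf(T)=f(U)X$.
\item[(c)] If $X=0$, then $R=0$.
\item[(d)] $[x\otimes y]=L_{D(Xx,Xy)}+L_{D(x^\perp,y^\perp)}$, $\ [x\otimes X^*v]=L_{D(Xx,v)}$, and $[x\otimes(y-X^*Xy)]=L_{D(x^\perp,y^\perp)}$.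
\end{itemize}
\end{lemma}

\begin{proof}
(a) For $g\in A(\mathbb{B})$ and $h'\in H$,
\[
\langle f(U)h,g(U)^*h'\rangle=\langle(gf)(T)h,h'\rangle=\langle g(T)f(T)h,h'\rangle=\langle f(T)h,g(U)^*h'\rangle,
\]
and $f(T)h\in H\subset K_-$.

(b) $Xf(T)h=P_RP_{K_-}f(U)h=P_Rf(U)h=f(U)Xh$.

(c) If $X=0$ and $k\in R$, then $\langle k,g(U)^*h\rangle=\langle g(U)k,h\rangle=\langle g(U)k,Xh\rangle=0$, so $k\perp K_-$ and $k=0$.

(d) Since $R$ reduces $U$, $\langle f(U)x,y\rangle=\langle f(U)Xx,Xy\rangle+\langle f(U)x^\perp,y^\perp\rangle$. By (b), $\langle f(T)x,X^*v\rangle=\langle f(U)Xx,v\rangle$. The third formula is the first minus the second with $v=Xy$.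
\end{proof}

The reason for this choice of $R$ is Lemma~\ref{lem:smooth}: the space $K_-$ is invariant only under the operators $g(U)^*$, but on vectors of the form $f_j(U)^*k$ with $(f_j)$ null, every $\varphi(U)$ acts asymptotically as some $g_j(U)^*$. So limits of such vectors fall into $R$.

\begin{lemma}\label{lem:asym}
Let $(f_j)$ be a null sequence.
\begin{itemize}
\item[(a)] If $(k_j)$ is a bounded sequence in $K_-\ominus R$, then $f_j(U)^*k_j\to0$ weakly.
\item[(b)] $\|f_j(T)h-f_j(U)Xh\|\to0$ for $h\in H$.
\end{itemize}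
\end{lemma}

\begin{proof}
(a) The sequence $(f_j(U)^*k_j)$ is bounded, so it suffices to show that the weak limit $w$ of any weakly convergent subsequence is $0$. For $\varphi\in\mathcal{P}$, Lemma~\ref{lem:smooth}(b) with $\psi=\bar\varphi$ gives $g_j\in A(\mathbb{B})$ with $\|\bar\varphi f_j-g_j\|_S\to0$. Then $\varphi(U)f_j(U)^*k_j=(\bar\varphi f_j)(U)^*k_j$ differs from $g_j(U)^*k_j\in K_-$ by a norm null sequence. Passing to the weak limit, $\varphi(U)w\in K_-$ for all $\varphi\in\mathcal{P}$, so $w\in R$. But $f_j(U)^*k_j\perp R$, because $R^\perp$ reduces $U$; so $w\perp R$ and $w=0$.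

(b) Let $v_j=P_{K_-}f_j(U)h^\perp$. By Lemma~\ref{lem:X}(a), $f_j(T)h=P_{K_-}f_j(U)(Xh+h^\perp)=f_j(U)Xh+v_j$. Now $P_Rv_j=f_j(U)P_Rh^\perp=0$, so $v_j\in K_-\ominus R$, and by (a) $\|v_j\|^2=\langle f_j(U)h^\perp,v_j\rangle=\langle h^\perp,f_j(U)^*v_j\rangle\to0$.
\end{proof}

The tuple $T^*$ satisfies (A) and has the minimal dilation $U^*$. The same construction for $T^*$ yields, by \eqref{eq:adjoint}, the space $K_+=\overline{\operatorname{span}}\{g(U)h\}$, its largest reducing subspace $R_*$, and $X_*=P_{R_*}|_H$ with $X_*T_i^*=U_i^*X_*$. Lemma~\ref{lem:asym}(b) for $T$ and for $T^*$ gives: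
\begin{equation}\label{eq:classes}
\text{if }R=0,\text{ then }T\text{ is of class }C_{0\cdot};\qquad\text{if }R_*=0,\text{ then }T\text{ is of class }C_{\cdot0}.
\end{equation}
If both spaces are non-zero, $T$ is intertwined with normal tuples from both sides, and spectral subspaces can be transported to $H$.

\begin{lemma}\label{lem:dichotomy}
If $T$ is transitive and $\dim H\ge2$, then $T$ is of class $C_{\cdot0}$ or $C_{0\cdot}$.
\end{lemma}

\begin{proof}
By \eqref{eq:classes} it suffices to exclude $R\ne0\ne R_*$. In that case $X,X_*\ne0$ by Lemma~\ref{lem:X}(c). The kernel of $X$ is invariant under $T$, the kernel of $X_*$ is invariant under $T^*$, and $T^*$ is transitive (take orthogonal complements); so $X$ and $X_*$ are injective. Thus $Z=X_*^*:R_*\to H$ has dense range, and $T_iZ=ZU_i|_{R_*}$. The operator $B=XZ:R_*\to R$ satisfies $BU_i|_{R_*}=XT_iZ=U_iB$. The Fuglede--Putnam theorem (if $N_1,N_2$ are normal and $BN_1=N_2B$, then $BN_1^*=N_2^*B$) shows that $B$ intertwines $\varphi(U)$ for $\varphi\in\mathcal{P}$, hence for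 $\varphi\in C(S)$. So the measures $\langle BE(\cdot)k,k'\rangle$ and $\langle E(\cdot)Bk,k'\rangle$ coincide, that is, $BE(\omega)=E(\omega)B$ on $R_*$ for Borel sets $\omega\subset S$.

The space $H_\omega=\overline{ZE(\omega)R_*}$ is invariant under $T$, so it is $\{0\}$ or $H$. If $H_\omega=H$, then $E(\omega^c)X=0$, because $E(\omega^c)XZE(\omega)=E(\omega^c)E(\omega)B=0$. If $H_\omega=\{0\}$, then $H_{\omega^c}=\overline{ZR_*}=H$, so $E(\omega)X=0$. Thus for each $\omega$, $E(\omega)X=0$ or $E(\omega^c)X=0$. Take $h\ne0$. The non-zero measure $\|E(\cdot)Xh\|^2$ vanishes on $\omega$ or on $\omega^c$ for every $\omega$; its support cannot contain two points (take for $\omega$ a small ball around one of them), so it is a point mass at some $\zeta\in S$. Then $E(\{\zeta\})X\ne0$, hence $X=E(\{\zeta\})X$ and $X(T_i-\zeta_i)=(U_i-\zeta_i)X=0$. As $X$ is injective, all $T_i$ are scalars, which contradicts transitivity.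
\end{proof}

\section{The factorization theorem}\label{sec:factor}

\begin{theorem}\label{thm:factor}
Let $H$ be separable, and let $T$ have a spherical dilation, satisfy \textup{(A)} and \textup{(Iso)}, and be of class $C_{\cdot0}$. Then every $L\in Y$ equals $[x\otimes y]$ for some $x,y\in H$ with $\|x\|,\|y\|\le C_n\|L\|^{1/2}$, where $C_n$ depends only on $n$.
\end{theorem}

In this section $T$ is as in the theorem. By (Iso), $F\mapsto F(T)$ is injective, so $\dim H=\infty$.

\subsection*{Vectors from the isometry}
The next lemma is the substitute for the approximate eigenvectors of the Harte spectrum, and the only place where (Iso) is used. We do not get approximate eigenvectors for $T$, but we get them for each single operator $F(T)$, and by duality that is enough to fill the unit ball of $Y$ with absolutely convex combinations. The vectors can be taken orthogonal to any finite-dimensional space, which will make them weakly null.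

\begin{lemma}\label{lem:hull}
Let $L\in Y$ with $\|L\|\le1$, let $Z\subset H$ be a finite-dimensional subspace and $\epsilon>0$. There are finitely many unit vectors $x_i\in Z^\perp$ and scalars $c_i$ with $\sum|c_i|\le1$ and $\|L-\sum c_i[x_i\otimes x_i]\|<\epsilon$.
\end{lemma}

\begin{proof}
Otherwise $L$ lies outside the closed absolutely convex hull of $\{[x\otimes x]:x\in Z^\perp,\|x\|=1\}$ in $Y$, and the Hahn--Banach theorem gives $\Phi\in Y^*$ with $|\Phi(L)|>1$ and $|\Phi([x\otimes x])|\le1$ for all unit $x\in Z^\perp$. For $F$ as in Lemma~\ref{lem:Y}(c) this means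
\begin{equation}\label{eq:numrange}
M:=\|F\|_\infty>1,\qquad|\langle F(T)x,x\rangle|\le1\ \text{ for all unit vectors }x\in Z^\perp .
\end{equation}
If $F$ is constant, these statements contradict each other, since $Z^\perp\ne\{0\}$. Let $F$ be non-constant. By Lemma~\ref{lem:mult} and (Iso), $\|F(T)^m\|=\|F^m\|_\infty=M^m$, so $F(T)$ has spectral radius $M$. A point $c\in\sigma(F(T))$ with $|c|=M$ is a boundary point of the spectrum, hence an approximate eigenvalue: there are unit vectors $x_k$ with $(F(T)-c)x_k\to0$. Passing to a subsequence, $x_k\to x$ weakly, and $F(T)x=cx$.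

We show that $x=0$. Let $G=F/M$. Then $|G|<1$ on $\mathbb{B}$ by the maximum principle, and $|\langle G^m(T)x,x\rangle|=\|x\|^2$. Choose $r_m<1$ such that $e_m=(G^m)_{r_m}\in A(\mathbb{B})$ satisfies $|\langle e_m(T)x,x\rangle|\ge\frac12\|x\|^2$. Since $\|e_m\|_\infty\le1$ and $|e_m(z)|\le(\max_{|w|\le|z|}|G(w)|)^m\to0$, the sequence $(e_m)$ is null, and (A) gives $x=0$.

So $x_k\to0$ weakly, and $P_Zx_k\to0$ in norm as $\dim Z<\infty$. The unit vectors $x_k'=P_{Z^\perp}x_k/\|P_{Z^\perp}x_k\|$ satisfy $\|x_k'-x_k\|\to0$, so $\langle F(T)x_k',x_k'\rangle\to c$. This contradicts \eqref{eq:numrange}.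
\end{proof}

The proof did not use the class $C_{\cdot0}$.

\subsection*{Vanishing of cross terms}

\begin{lemma}\label{lem:vanish}
Let $(x_k),(y_k)$ be weakly null sequences in $H$ and $z\in H$. Then $\|[x_k\otimes z]\|\to0$ and $\|[z\otimes(y_k-X^*Xy_k)]\|\to0$.
\end{lemma}

\begin{proof}
If the first claim fails, then after passing to a subsequence there are $\epsilon>0$ and $f_k$ in the unit ball of $A(\mathbb{B})$, pointwise convergent on $\mathbb{B}$, with $|\langle x_k,f_k(T)^*z\rangle|\ge\epsilon$. For any $k_m,l_m\to\infty$ the sequence $(f_{k_m}-f_{l_m})_m$ is null, so $(f_{k_m}(T)^*-f_{l_m}(T)^*)z\to0$ because $T$ is of class $C_{\cdot0}$. Hence $(f_k(T)^*z)$ is Cauchy and converges in norm, and $\langle x_k,f_k(T)^*z\rangle\to0$, a contradiction.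

If the second claim fails, let $y_k''=y_k-X^*Xy_k$, which is weakly null, and choose $f_k$ as before with $|\langle f_k(T)z,y_k''\rangle|\ge\epsilon$. The sequence $(f_k)$ need not be null, so we subtract a slowly moving term. Choose $k_1<k_2<\cdots$ with $|\langle f_l(T)z,y_k''\rangle|<1/l$ for $k\ge k_l$, and put $l(k)=l$ for $k_l\le k<k_{l+1}$. Then $l(k)\to\infty$, $\langle f_{l(k)}(T)z,y_k''\rangle\to0$, and $e_k=f_k-f_{l(k)}$ is null. By Lemma~\ref{lem:asym}(b), and since $e_k(U)Xz\in R$,
\[
\langle e_k(T)z,y_k\rangle=\langle e_k(U)Xz,y_k\rangle+o(1)=\langle e_k(U)Xz,Xy_k\rangle+o(1),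
\]
while $\langle e_k(T)z,X^*Xy_k\rangle=\langle e_k(U)Xz,Xy_k\rangle$ by Lemma~\ref{lem:X}(b). So $\langle e_k(T)z,y_k''\rangle\to0$ and $\langle f_k(T)z,y_k''\rangle\to0$, a contradiction.
\end{proof}

The example $[1\otimes z^k]$ for the shift shows that the term $X^*Xy_k$ cannot be dropped; applied to the adjoint of the shift, it shows that the first claim fails without the class $C_{\cdot0}$.

\subsection*{The part orthogonal to $R$: random coefficients}
Let $t=(t_1,\dots,t_m)$ be independent random variables, uniformly distributed on the unit circle, with expectation $\mathbb{E}$.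

\begin{lemma}\label{lem:random}
Let $(g_{ij})$ be a positive semidefinite $m\times m$ matrix and $|\alpha_i|=1$. Then
\[
\mathbb{E}\,\Big|\sum_i\alpha_ig_{ii}-\frac12\sum_{i,j}t_i\bar t_j\alpha_ig_{ij}\Big|\le\frac1{\sqrt2}\sum_ig_{ii}.
\]
\end{lemma}

\begin{proof}
Let $\mathsf{H}=\sum\alpha_ig_{ii}$ and $\mathsf{h}=\sum g_{ii}$. The expression inside the modulus is $\frac12\mathsf{H}-\frac12\sum_{i\ne j}t_i\bar t_j\alpha_ig_{ij}$. The functions $1$ and $t_i\bar t_j$ $(i\ne j)$ are distinct characters of the torus, hence orthonormal. With $|g_{ij}|^2\le g_{ii}g_{jj}$, the mean square is $\frac14|\mathsf{H}|^2+\frac14\sum_{i\ne j}|g_{ij}|^2\le\frac14\mathsf{h}^2+\frac14\mathsf{h}^2$, and the Cauchy--Schwarz inequality finishes the proof.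
\end{proof}

With a factor $\gamma$ in place of $\frac12$ the same computation gives the bound $((1-\gamma)^2+\gamma^2)^{1/2}\mathsf{h}$. The natural choice $\gamma=1$ gains nothing in this estimate, and $\gamma=\frac12$ gains the most.

Let $\mathcal{D}\subset L^1(\mu)$ be the linear span of the functions $D(Xx,Xx)$, $x\in H$. The next lemma splits the unit mass provided by Lemma~\ref{lem:hull} into a part $h\in\mathcal{D}$ that lives on $R$ and is left untouched, and a part of mass $\beta$ that lives on $R^\perp$ and is reduced by the factor $\frac78$.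

\begin{lemma}\label{lem:perp}
Let $L\in Y$ with $\|L\|\le1$, let $Z\subset H$ be a finite-dimensional subspace and $\epsilon>0$. There are $x,y\in Z^\perp$ with $\|x\|,\|y\|\le4$, a function $h\in\mathcal{D}$ and a number $\beta\ge0$ with $\|h\|_1+\beta\le1$ and
\[
\big\|L-L_h-[\tfrac12x\otimes(y-X^*Xy)]\big\|\le\epsilon+\tfrac78\beta .
\]
\end{lemma}

\begin{proof}
Take $x_1,\dots,x_m$ and $c_i=\alpha_i|c_i|$, $|\alpha_i|=1$, from Lemma~\ref{lem:hull}. Put $g_{ij}=|c_i|^{1/2}|c_j|^{1/2}D(x_i^\perp,x_j^\perp)$, a matrix that is positive semidefinite a.e., and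
\[
h=\sum_ic_iD(Xx_i,Xx_i),\qquad\mathsf{H}=\sum_i\alpha_ig_{ii},\qquad\beta=\int\sum_ig_{ii}\,d\mu=\sum_i|c_i|\|x_i^\perp\|^2 .
\]
By Lemma~\ref{lem:X}(d), $\sum c_i[x_i\otimes x_i]=L_h+L_{\mathsf{H}}$, and $\|h\|_1+\beta\le\sum|c_i|(\|Xx_i\|^2+\|x_i^\perp\|^2)\le1$. If $\beta=0$, then $\mathsf{H}=0$ and $x=y=0$ will do. Let $\beta>0$ and
\[
x=\sum_it_i\alpha_i|c_i|^{1/2}x_i,\qquad y=\sum_it_i|c_i|^{1/2}x_i,\qquad a(t)=\|\mathsf{H}-\tfrac12D(x^\perp,y^\perp)\|_1 .
\]
Then $x,y\in Z^\perp$ and $D(x^\perp,y^\perp)=\sum_{i,j}t_i\bar t_j\alpha_ig_{ij}$. Lemma~\ref{lem:random}, applied at almost every point of $S$, and Fubini's theorem give $\mathbb{E}a\le\beta/\sqrt2$. Also $\mathbb{E}\|x\|^2=\mathbb{E}\|y\|^2=\sum|c_i|\le1$. To control all three quantities with one $t$, add them: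
\[
\mathbb{E}\big[a+\tfrac{\beta}{16}(\|x\|^2+\|y\|^2)\big]\le\big(\tfrac1{\sqrt2}+\tfrac18\big)\beta\le\tfrac78\beta .
\]
So for some $t$ we have $a(t)\le\frac78\beta$ and $\|x\|^2+\|y\|^2\le14$. By Lemma~\ref{lem:X}(d),
\[
L-L_h-[\tfrac12x\otimes(y-X^*Xy)]=\Big(L-\sum c_i[x_i\otimes x_i]\Big)+L_{\mathsf{H}-\frac12D(x^\perp,y^\perp)},
\]
which has norm at most $\epsilon+\frac78\beta$.
\end{proof}

\subsection*{The part in $R$: division on the sphere}
This is the argument for the shift. One new point arises: $X$ need not produce vectors whose density is positive everywhere, so we first find a vector $z$ whose density $W$ is positive where $h$ lives, and we use $\varphi^2W$ in the role of $\varphi^2$. This is why $h$ has to belong to $\mathcal{D}$.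

\begin{lemma}\label{lem:R}
Let $N$ be as in Lemma~\ref{lem:peak}. Let $0\ne h\in\mathcal{D}$, $u\in H$, $\epsilon>0$, and let $Z'\subset H$ be a finite set. There are $x''\in H$ and $v\in R$ with $\|x''\|^2\le2\|h\|_1$, $\|v\|^2\le400\|h\|_1$, $\|[x''\otimes z']\|<\epsilon$ for $z'\in Z'$, and
\[
\|h-D(X(u+x''),v)\|_1\le\big(1-\tfrac1{2N}\big)\|h\|_1+\epsilon .
\]
\end{lemma}

\begin{proof}
All densities are taken as fixed Borel representatives.

\emph{Step 1: there is $z\in H$ with $W:=D(Xz,Xz)>0$ a.e.\ on $\{h\ne0\}$.} Let $h=\sum_{i=1}^mc_iD(Xx_i,Xx_i)$ and let $G(\zeta)$ be the matrix $(D(Xx_i,Xx_j)(\zeta))$, chosen positive semidefinite for every $\zeta$. Then $\{h\ne0\}\subset\{G\ne0\}$ up to a null set. If $G(\zeta)\ne0$, the set of $t\in\mathbb{C}^m$ with $q(\zeta,t):=\sum t_i\bar t_jG_{ij}(\zeta)=0$ is a proper linear subspace, hence Lebesgue null. By Fubini's theorem there is $t$ such that $q(\cdot,t)>0$ $\mu$-a.e.\ on $\{G\ne0\}$. Take $z=\sum t_ix_i$, for which $W=q(\cdot,t)$ a.e.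

\emph{Step 2: the correction $b$.} Let $0<\epsilon_1<\frac12\min(\|h\|_1,\epsilon)$. The function $|h|/W$, set equal to $0$ where $W=0$, is non-negative and lies in $L^1(W\mu)$. Approximating it by a real continuous function $q_0$ and then by $\max(q_0,0)$ plus a small constant, we find $0<\varphi\in C(S)$ with $\int|\varphi^2-|h|/W|\,W\,d\mu<\epsilon_1$. By Step~1 this says
\[
\big\|\varphi^2W-|h|\big\|_1<\epsilon_1,\qquad\text{so }\ \nu=\varphi^2W\mu\ \text{ has }\ \nu(S)\le\|h\|_1+\epsilon_1<2\|h\|_1 .
\]
Take $(f_j),(\omega_j)$ from Lemma~\ref{lem:peak} for $\varphi$ and $\nu$, and put $b_j=f_j(T)z$. Then $Xb_j=f_j(U)Xz$, so $D(Xb_j,Xb_j)=|f_j|^2W$ by \eqref{eq:density}. The norm of $b_j$ is controlled by its part in $R$: by Lemma~\ref{lem:asym}(b), $\limsup\|b_j\|^2=\limsup\int|f_j|^2W\,d\mu\le\nu(S)$. Also $[b_j\otimes z'](f)=\langle f(T)z,f_j(T)^*z'\rangle$, so $\|[b_j\otimes z']\|\le\|z\|\|f_j(T)^*z'\|\to0$ because $T$ is of class $C_{\cdot0}$. Fix $j$ with $\|b_j\|^2\le2\|h\|_1$ and $\|[b_j\otimes z']\|<\epsilon$ for $z'\in Z'$,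 and write $b=b_j$, $\omega=\omega_j$.

\emph{Step 3: the sign and the division.} Let $g_\pm=D(X(u\pm b),X(u\pm b))$. By sesquilinearity $g_++g_-=2D(Xu,Xu)+2D(Xb,Xb)\ge2D(Xb,Xb)$ a.e., so at almost every point $g_+$ or $g_-$ is at least $D(Xb,Xb)$. Since $\nu\ll\mu$, for one sign, with $x''=\pm b$ and $g=g_\pm$, the set $\omega'=\{\zeta\in\omega:g\ge|f_j|^2W\}$ has $\nu(\omega')\ge\nu(\omega)/2\ge\nu(S)/2N$. On $\omega'$ we have $g\ge\varphi^2W/400$. We cannot divide $h$ itself by $g$, since $|h|\le\varphi^2W$ holds only approximately; so we truncate. Let $k=h\min(1,\varphi^2W/|h|)$ where $h\ne0$ and $k=0$ elsewhere. Then $|k|\le\varphi^2W$, $|k|\le|h|$, and $|h-k|\le\big||h|-\varphi^2W\big|$, so $\|h-k\|_1<\epsilon_1$. Define $\psi$ by $\bar\psi=k\chi_{\omega'}/g$ where $g>0$ and $\psi=0$ elsewhere. At points of $\omega'$ with $g=0$ we have $W=0$ and $k=0$; so $\bar\psi g=k\chi_{\omega'}$ a.e., and $|\psi|\le400$. The vector $v=\psi(U)X(u+x'')$ lies in $R$, and \eqref{eq:density} gives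
\[
D(X(u+x''),v)=\bar\psi g=k\chi_{\omega'},\qquad\|v\|^2=\int|\psi|^2g\,d\mu=\int|\psi||k|\chi_{\omega'}d\mu\le400\|h\|_1 .
\]
Finally,
\[
\|h-k\chi_{\omega'}\|_1\le\|h-k\|_1+\nu(S\setminus\omega')\le\epsilon_1+\big(1-\tfrac1{2N}\big)(\|h\|_1+\epsilon_1)\le\big(1-\tfrac1{2N}\big)\|h\|_1+\epsilon.\qedhere
\]
\end{proof}

\subsection*{The iteration}

\begin{proof}[Proof of Theorem~\ref{thm:factor}]
Let $\theta=1-\frac1{2N}\ge\frac78$ and $\kappa=1-\frac1{4N}$. Fix finite-dimensional subspaces $Z_1\subset Z_2\subset\cdots$ with dense union in $H$. Put $x_0=y_0=0$. Given $x_m,y_m$, let $L_m=L-[x_m\otimes y_m]\in Y$ and $s=\|L_m\|$. We construct $x_{m+1},y_{m+1}$ with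
\begin{equation}\label{eq:step}
\|L_{m+1}\|\le\kappa s,\qquad\|x_{m+1}-x_m\|,\ \|y_{m+1}-y_m\|\le24\sqrt s .
\end{equation}
If $s=0$, keep $x_m,y_m$. Let $s>0$ and $\epsilon=s/24N$.

For each $k$ apply Lemma~\ref{lem:perp} to $L_m/s$, $Z_k$ and $\epsilon/s$, and multiply the vectors by $\sqrt s$ and the other data by $s$. This gives $x^k,y^k\in Z_k^\perp$ of norm at most $4\sqrt s$, $h^k\in\mathcal{D}$ and $\beta^k\ge0$ with $\|h^k\|_1+\beta^k\le s$ and
\[
\|L_m-L_{h^k}-[\tfrac12x^k\otimes(y^k-X^*Xy^k)]\|\le\epsilon+\tfrac78\beta^k .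
\]
The sequences $(x^k)$ and $(y^k)$ are bounded and eventually orthogonal to each $Z_l$, hence weakly null. By Lemma~\ref{lem:vanish} we can fix $k$ such that $x'=\frac12x^k$ and $y'=y^k-X^*Xy^k$ satisfy $\|[x'\otimes y_m]\|<\epsilon$ and $\|[x_m\otimes y']\|<\epsilon$. Note $\|y'\|\le\|y^k\|$, because $0\le X^*X\le I$. Write $h=h^k$, $\beta=\beta^k$. Apply Lemma~\ref{lem:R} with $u=x_m+x'$ and $Z'=\{y_m,y'\}$ to get $x''$ and $v$; if $h=0$, take $x''=0$ and $v=0$. Put
\[
x_{m+1}=x_m+x'+x'',\qquad y_{m+1}=y_m+y'+X^*v .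
\]
The increments have norm at most $(2+\sqrt2)\sqrt s$ and $(4+20)\sqrt s$. By Lemma~\ref{lem:X}(d), $[x_{m+1}\otimes X^*v]=L_{D(Xx_{m+1},v)}$. Expanding $[x_{m+1}\otimes(y_m+y')]$ into six terms, we obtain
\begin{align*}
L_{m+1}={}&\big(L_m-L_h-[x'\otimes y']\big)+L_{h-D(Xx_{m+1},v)}\\
&-[x'\otimes y_m]-[x_m\otimes y']-[x''\otimes y_m]-[x''\otimes y'].
\end{align*}
Therefore $\|L_{m+1}\|\le(\epsilon+\frac78\beta)+(\theta\|h\|_1+\epsilon)+4\epsilon\le\theta s+6\epsilon=\kappa s$, which proves \eqref{eq:step}.

It follows that $\|L_m\|\le\kappa^m\|L\|$ and that the increments are bounded by $24\kappa^{m/2}\|L\|^{1/2}$. So $x_m\to x$ and $y_m\to y$ in norm, $[x\otimes y]=\lim[x_m\otimes y_m]=L$, and $\|x\|,\|y\|\le C_n\|L\|^{1/2}$ with $C_n=24/(1-\sqrt\kappa)$.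
\end{proof}

\section{Proofs of the main theorems}\label{sec:proofs}

\begin{proof}[Proof of Theorems~\ref{thm:taylor} and~\ref{thm:iso}]
A set that contains a dominating set is dominating, so by Lemma~\ref{lem:koszul} it suffices to prove Theorem~\ref{thm:iso}. Each of its hypotheses forces $\dim H\ge2$. Indeed, if $\dim H\le1$, then $\sigma''(T)$ has at most one point $\lambda$ and is not dominating (take $F=z_1-\lambda_1$, or $F=1$ if there is no point in $\mathbb{B}$), and (Iso) fails because $H^\infty(\mathbb{B})$ is infinite-dimensional.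

Suppose that $T$ is transitive. For $x\ne0$ the closure of $\{p(T)x\}$ is a non-zero invariant subspace, hence equal to $H$; so $H$ is separable. By Proposition~\ref{prop:henkin}, $T$ satisfies (A). It satisfies (Iso), by Lemma~\ref{lem:spectrum} in case (a) and by hypothesis in case (b). By Lemma~\ref{lem:dichotomy}, $T$ or $T^*$ is of class $C_{\cdot0}$. The tuple $T^*$ is also transitive, has a spherical dilation, and satisfies (A) and (Iso), as noted after \eqref{eq:adjoint}. So we may assume that $T$ is of class $C_{\cdot0}$. Theorem~\ref{thm:factor} with $L=\delta_0$ gives $x,y\in H$ with $\langle p(T)x,y\rangle=p(0)$ for all polynomials $p$, and Lemma~\ref{lem:subspace} contradicts transitivity.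
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:equiv}]
Let $C_n$ be the constant of Theorem~\ref{thm:factor}.

(i)$\Rightarrow$(iii). For $T$ of class $C_{\cdot0}$ this is Theorem~\ref{thm:factor}. Let $T$ be of class $C_{0\cdot}$. Then $T^*$ satisfies the hypotheses of Theorem~\ref{thm:factor}. For $L\in A(\mathbb{B})^*$ let $\tilde L(f)=\overline{L(\tilde f)}$. The map $L\mapsto\tilde L$ is conjugate-linear and isometric, and it sends $\delta_\lambda$ to $\delta_{\bar\lambda}$, so it preserves $Y$. Given $L\in Y$, write $\tilde L(f)=\langle f(T^*)x,y\rangle$ with $\|x\|,\|y\|\le C_n\|L\|^{1/2}$. By \eqref{eq:adjoint}, $L(f)=\overline{\tilde L(\tilde f)}=\overline{\langle f(T)^*x,y\rangle}=\langle f(T)y,x\rangle$, that is, $L=[y\otimes x]$.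

(iii)$\Rightarrow$(ii). If $\delta_\lambda=[x\otimes y]$, then $\langle F(T)x,y\rangle=\lim_{r\to1}\langle F_r(T)x,y\rangle=\lim_{r\to1}F(r\lambda)=F(\lambda)$ for $F\in H^\infty(\mathbb{B})$.

(ii)$\Rightarrow$(i). By Lemma~\ref{lem:mult}, $|F(\lambda)|^m=|\langle F(T)^mx,y\rangle|\le\|F(T)\|^m\|x\|\|y\|$ for all $m$. Taking $m$-th roots and letting $m\to\infty$ gives $|F(\lambda)|\le\|F(T)\|$ for each $\lambda\in\mathbb{B}$. Together with $\|F(T)\|\le\|F\|_\infty$ this is (Iso).
\end{proof}

The class $C_{\cdot0}$ or $C_{0\cdot}$ is used only in (i)$\Rightarrow$(iii); the other two implications need only (A).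

\begin{thebibliography}{9}

\bibitem{Didas} Didas, 2002.

\bibitem{Rudin} W.~Rudin, \emph{Function Theory in the Unit Ball of $\mathbb{C}^n$}.

\end{thebibliography}
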